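\title{A model of $\Sigma_1$ induction in which the Sacks Density Theorem fails}

\begin{abstract}
We construct a countable model $\mathcal M$ of $PA^-+I\Sigma_1$ that has a greatest computably enumerable degree $\mathbf 0'$ and a computably enumerable degree $\mathbf a<\mathbf 0'$ with no computably enumerable degree strictly between them. So the Sacks Density Theorem is not provable in $PA^-+I\Sigma_1$, and it remains unprovable when all true $\Pi_2$ sentences are added. The model $\mathcal M$ is a cut of a model $\mathcal N$ of Peano arithmetic, with a cofinal sequence of length $\omega$ that is computed by $\mathbf a$. Above $\mathbf a$, a computably enumerable set of $\mathcal M$ is classified by an ordinary function $\omega\to\omega$, its modulus, taken modulo the standard system of $\mathcal N$. We choose this standard system to be a maximal proper ideal of the $\Delta_2$ Turing degrees.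
\end{abstract}

\section{Introduction}\label{sec:intro}

The Sacks Density Theorem says that between any two computably enumerable Turing degrees $\mathbf a<\mathbf b$ there is a third. The notions in this statement are arithmetical, so the statement has a meaning in models of fragments of Peano arithmetic, and one can ask how much induction it needs.

\subsection*{Computability in models of $\Sigma_1$ induction}

Let $PA^-$ be the basic axioms of arithmetic without induction, and let $I\Sigma_1$ be the induction scheme for $\Sigma_1$ formulas. A model $\mathcal M$ of $PA^-+I\Sigma_1$ is called an \emph{$I\Sigma_1$ model}. An element $d$ codes the set of all $n$ such that the $n$-th binary digit of $d$ is $1$, and a subset of $\mathcal M$ is \emph{$\mathcal M$-finite} if it is coded by an element of $\mathcal M$. We identify $\mathcal M$-finite sets with their codes, and we write $\overline X=\mathcal M\setminus X$.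

\begin{definition}\label{def:red}
Let $\mathcal M$ be an $I\Sigma_1$ model. A set $X\subseteq\mathcal M$ is \emph{computably enumerable} (c.e.) if it is $\Sigma_1$-definable over $\mathcal M$ with parameters from $\mathcal M$. An \emph{axiom} is a quadruple $\langle E,i,P,N\rangle$ with $E,P,N$ $\mathcal M$-finite and $i\in\{0,1\}$; it \emph{applies to} $Y\subseteq\mathcal M$ if $P\subseteq Y$ and $N\subseteq\overline Y$. For $X,Y\subseteq\mathcal M$ we write $X\le_{\mathcal M}Y$ if there is a c.e.\ set $\Gamma$ of axioms such that for every $\mathcal M$-finite set $E$: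
\begin{itemize}
\item $E\subseteq X$ if and only if some axiom $\langle E,1,P,N\rangle\in\Gamma$ applies to $Y$;
\item $E\subseteq\overline X$ if and only if some axiom $\langle E,0,P,N\rangle\in\Gamma$ applies to $Y$.
\end{itemize}
We write $X\equiv_{\mathcal M}Y$ if $X\le_{\mathcal M}Y$ and $Y\le_{\mathcal M}X$. The \emph{c.e.\ degrees} of $\mathcal M$ are the $\equiv_{\mathcal M}$-classes $\deg C$ of c.e.\ sets $C$, with the order induced by $\le_{\mathcal M}$. The \emph{Sacks Density Theorem holds in $\mathcal M$} if for all c.e.\ degrees $\mathbf a<\mathbf b$ of $\mathcal M$ there is a c.e.\ degree $\mathbf c$ of $\mathcal M$ with $\mathbf a<\mathbf c<\mathbf b$.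
\end{definition}

The relation $\le_{\mathcal M}$ is Turing reducibility in $\mathcal M$. We reserve the symbol $\le_T$ for ordinary Turing reducibility between subsets of the set $\omega$ of standard numbers, because both relations will appear side by side. In the standard model they coincide. If $X\le_\omega Y$ via $\Gamma$, then for given $x$ a machine with oracle $Y$ searches for an axiom $\langle\{x\},i,P,N\rangle\in\Gamma$ that applies to $Y$; conversely, an oracle machine yields an axiom for a finite set $E$ by taking the union of the oracle queries of the computations for the elements of $E$.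

This last step explains why Definition~\ref{def:red} speaks of finite sets $E$ and not of single elements. In a nonstandard model, suppose that for each $x$ in an $\mathcal M$-finite set $E$ some axiom for $\{x\}$ applies to a c.e.\ set $Y$. The condition $N\subseteq\overline Y$ is $\Pi_1$, so to bound these axioms and take their union one needs an instance of the collection scheme $B\Sigma_2$, which consists of the sentences
\[
\forall x<b\ \exists y\ \varphi(x,y)\ \to\ \exists d\ \forall x<b\ \exists y<d\ \varphi(x,y)\qquad(\varphi\in\Sigma_2).
\]
Definition~\ref{def:red} avoids the problem by requiring the union from the start, and with it $\le_{\mathcal M}$ is transitive in every $I\Sigma_1$ model (Section~\ref{sec:background}).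

Groszek, Mytilinaios and Slaman \cite{GMS} proved the density theorem in $PA^-+B\Sigma_2$. The following has been posed as an open question.

\begin{quote}
\emph{Is there an $I\Sigma_1$ model in which the Sacks Density Theorem fails?}
\end{quote}

One could well expect a negative answer. In an $I\Sigma_1$ model the bounded parts of c.e.\ sets are finite in the sense of the model, so enumerations settle below every bound as they do in $\omega$, and the reducibility has been designed to need no collection. A gap in the c.e.\ degrees, on the other hand, has to be verified against every c.e.\ set of the model. Nevertheless the answer is yes.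

\begin{theorem}\label{thm:main}
There are a countable model $\mathcal M\models PA^-+I\Sigma_1$ and a c.e.\ set $A$ of $\mathcal M$ such that
\begin{enumerate}
\item[(i)] some c.e.\ set of $\mathcal M$ is not $\le_{\mathcal M}A$;
\item[(ii)] every c.e.\ set $C$ with $A\le_{\mathcal M}C$ satisfies either $C\le_{\mathcal M}A$, or $D\le_{\mathcal M}C$ for every c.e.\ set $D$ of $\mathcal M$.
\end{enumerate}
So $\mathcal M$ has a greatest c.e.\ degree $\mathbf 0'$, and $\mathbf a=\deg A<\mathbf 0'$, but no c.e.\ degree lies strictly between $\mathbf a$ and $\mathbf 0'$. The Sacks Density Theorem fails in $\mathcal M$.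
\end{theorem}

By \cite{GMS}, which is not used in our proofs, $\mathcal M\not\models B\Sigma_2$, and the failure cannot be pushed up from $I\Sigma_1$ to $B\Sigma_2$. It does survive the addition of all true $\Pi_2$ sentences.

\begin{theorem}\label{thm:pi2}
The model in Theorem~\ref{thm:main} can be chosen to satisfy, in addition, every $\Pi_2$ sentence true in the standard model $\omega$. Hence $PA^-+I\Sigma_1$ together with all true $\Pi_2$ sentences does not prove the Sacks Density Theorem.
\end{theorem}

\subsection*{Outline of the proof}

We do not examine the c.e.\ sets of $\mathcal M$ one by one. Instead we translate the order of the c.e.\ degrees above $\mathbf a$ into a statement about ordinary Turing degrees and arrange the gap there.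

Let $\mathcal N$ be a nonstandard model of $PA$, let $j\mapsto c_j$ be an increasing function definable in $\mathcal N$, and let $\mathcal M$ be the set of elements below some $c_j$ with $j$ standard. Suppose that $\mathcal M$ is an $I\Sigma_1$ model. For a c.e.\ set $C$ of $\mathcal M$, enumerated in stages, let $q_C(n)$ be the least $j\ge1$ such that the enumeration of $C$ below $c_n$ is complete at stage $c_j$. This \emph{modulus} $q_C$ is an ordinary function $\omega\to\omega$, and for someone who knows the sequence $(c_j)_{j\in\omega}$ it carries the same information as $C$. Some information about $\omega$ is free in $\mathcal M$: a reduction may use an $\mathcal M$-finite set $F$ as a parameter, and so it may consult $F\cap\omega$ as an oracle. The sets $F\cap\omega$ form the standard system $\mathcal I$ of $\mathcal N$. The key fact (Lemmas~\ref{lem:down} and~\ref{lem:up}) is that nothing else is free. If $A$ is a c.e.\ set whose complement is the graph of $(c_j)_{j\in\omega}$, then for c.e.\ sets $C,D$ above $A$,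
\[
D\le_{\mathcal M}C\iff q_D\le_Tq_C\oplus Z\ \text{ for some }Z\in\mathcal I .
\]
We build $(c_j)$ so that every modulus is computable from the halting problem $0'$ and a member of $\mathcal I$, and so that the modulus of one c.e.\ set $B$ computes $0'$. Then the c.e.\ degrees above $\mathbf a=\deg A$ embed into the Turing ideals between $\mathcal I$ and the ideal generated by $\mathcal I$ and $0'$; this is Theorem~\ref{thm:structure}. All the degrees in $\mathcal I$ are collapsed to the single point $\mathbf a$. If $\mathcal I$ is a maximal proper ideal of the degrees below $0'$, only two points remain.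

Section~\ref{sec:background} recalls the background. Sections~\ref{sec:markers} and~\ref{sec:cut} construct $(c_j)$, $B$ and $\mathcal M$. Sections~\ref{sec:moduli} and~\ref{sec:interval} carry out the translation. Section~\ref{sec:ideal} constructs $\mathcal I$ and proves Theorem~\ref{thm:main}, and Section~\ref{sec:pi2} proves Theorem~\ref{thm:pi2}.

\section{Background}\label{sec:background}

\subsection*{Arithmetic}

A formula of the language $\{0,1,+,\cdot,<\}$ is $\Delta_0$ if all its quantifiers are bounded, $\Sigma_1$ if it has the form $\exists\vec y\,\theta$, and $\Pi_2$ if it has the form $\forall\vec x\,\exists\vec y\,\theta$, with $\theta\in\Delta_0$. We take $PA^-$ to be the theory of nonnegative parts of discretely ordered rings; what matters is that each of its axioms is the universal closure of a $\Delta_0$ formula. The pairing function $\langle x,y\rangle=\frac{(x+y)(x+y+1)}2+x$ is a bijection from pairs to numbers, and tuples are coded by iterating it. We use the bounds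
\begin{equation}\label{eq:pair}
x,y\le\langle x,y\rangle<(x+y+1)^2,\qquad\text{and}\qquad x,y<2x+y\le\langle x,y\rangle\ \text{ if }x\ge1 .
\end{equation}
A block $\exists y_1\cdots\exists y_k$ can be replaced by $\exists y\,\exists y_1\le y\cdots\exists y_k\le y$, and several parameters can be paired into one, so a $\Sigma_1$-definable set has a definition $\exists y\,\theta(x,y,p)$ with $\theta\in\Delta_0$ and one parameter $p$. We write $n\in d$ if the $n$-th binary digit of $d$ is $1$, and $X{\upharpoonright}b=X\cap[0,b)$. The following facts are standard.

\begin{itemize}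
\item[(F1)] The relations $y=2^x$ and $n\in d$ have $\Delta_0$ definitions, for which $I\Sigma_1$ proves the usual properties.
\item[(F2)] Every primitive recursive (p.r.)\ function has a $\Sigma_1$ definition for which $I\Sigma_1$ proves totality, uniqueness of values and the recursion equations. At standard arguments it takes its true value in every $I\Sigma_1$ model. A p.r.\ relation and its negation are both $\Sigma_1$.
\item[(F3)] There is a p.r.\ relation $\mathrm{Sat}(m,z,y)$, false unless $m$ codes a $\Delta_0$ formula in two free variables, such that $I\Sigma_1$ proves $\mathrm{Sat}(m,z,y)\leftrightarrow\theta_m(z,y)$ for every standard code $m$ of such a formula $\theta_m$.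
\item[(F4)] In a model $\mathcal N$ of $PA$, the least number principle, collection and the pigeonhole principle hold for all formulas, and every bounded definable set is $\mathcal N$-finite.
\item[(F5)] Let $\mathcal M$ be an initial segment of $\mathcal N\models PA$ that contains $1$ and is closed under $+$ and $\cdot$. Then $\Delta_0$ formulas with parameters in $\mathcal M$ have the same truth value in $\mathcal M$ and $\mathcal N$, because bounded quantifiers have the same range. Hence $\mathcal M\models PA^-$, and $\Sigma_1$ formulas true in $\mathcal M$ are true in $\mathcal N$.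
\end{itemize}

By (F3), the c.e.\ sets of an $I\Sigma_1$ model $\mathcal M$ are exactly the sets $\{x:\exists y\,\mathrm{Sat}(m,\langle x,p\rangle,y)\}$ with $m,p\in\mathcal M$. So one can quantify over c.e.\ sets, and there is a single sentence that is true in an $I\Sigma_1$ model exactly when the Sacks Density Theorem holds in it. This is the sentence meant in Theorem~\ref{thm:pi2}.

\subsection*{The reducibility}

Let $\mathcal M$ be an $I\Sigma_1$ model. The relation $\le_{\mathcal M}$ is reflexive, via the set of all $\langle E,1,E,\emptyset\rangle$ and $\langle E,0,\emptyset,E\rangle$. It is transitive: let $\Gamma$ witness $X\le_{\mathcal M}Y$, let $\Theta$ witness $Y\le_{\mathcal M}Z$, and let $\Lambda$ be the c.e.\ set of all $\langle E,i,P_1\cup P_2,N_1\cup N_2\rangle$ for which there are $P,N$ with $\langle E,i,P,N\rangle\in\Gamma$ and $\langle P,1,P_1,N_1\rangle,\langle N,0,P_2,N_2\rangle\in\Theta$. An axiom $\langle E,i,P,N\rangle$ applies to $Y$ if and only if there are two such axioms of $\Theta$ that apply to $Z$, so $\Lambda$ witnesses $X\le_{\mathcal M}Z$. Finally let $X\oplus Y=\{2x:x\in X\}\cup\{2y+1:y\in Y\}$,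 which is c.e.\ if $X$ and $Y$ are. Then $X\le_{\mathcal M}X\oplus Y$ via all $\langle E,1,2E,\emptyset\rangle$ and $\langle E,0,\emptyset,2E\rangle$, where $2E=\{2x:x\in E\}$, and $Y\le_{\mathcal M}X\oplus Y$ via the same axioms with $\{2y+1:y\in E\}$ in place of $2E$.

\subsection*{Turing ideals, Scott sets and standard systems}

The notions of this subsection refer to ordinary computability on $\omega$. We write $\Phi_k^X$ for the $k$-th partial $X$-computable function, $X'=\{k:\Phi^X_k(k){\downarrow}\}$ for the jump, and $0'=\emptyset'$. Functions and relations on $\omega$ are identified with sets by the coding of tuples. An \emph{ideal} is a nonempty family $\mathcal I$ of subsets of $\omega$ that is closed under $\oplus$ and downward under $\le_T$. For a set or function $q$ let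
\[
\mathcal I[q]=\{X: X\le_Tq\oplus Z\text{ for some }Z\in\mathcal I\}.
\]
This is the least ideal that contains $\mathcal I$ and $q$. Hence $q'\in\mathcal I[q]$ if and only if $\mathcal I[q']\subseteq\mathcal I[q]$, and $\mathcal I[q]=\mathcal I$ if and only if $q\in\mathcal I$. A \emph{Scott set} is an ideal $\mathcal I$ such that every infinite binary tree in $\mathcal I$ has a path in $\mathcal I$.

The \emph{standard system} of a nonstandard $I\Sigma_1$ model $\mathcal N$ is $SSy(\mathcal N)=\{F\cap\omega:F\text{ is }\mathcal N\text{-finite}\}$. We shall use the following many times.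
\begin{itemize}
\item[(F6)] If $\mathcal N\models PA$ is nonstandard and $R\subseteq\mathcal N^k$ is definable with parameters, then $R\cap\omega^k\in SSy(\mathcal N)$.
\end{itemize}
Indeed, for nonstandard $b$ the set of codes $<b$ of tuples in $R$ is $\mathcal N$-finite by (F4), and a code is standard exactly when its entries are.

\begin{lemma}[Scott]\label{lem:scott}
If $\mathcal I$ is a countable Scott set and $U\supseteq PA$ is a consistent theory in the language of $PA$ with $U\in\mathcal I$, then there is a countable nonstandard $\mathcal N\models U$ with $SSy(\mathcal N)=\mathcal I$.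
\end{lemma}

\begin{proof}
First, a consistent theory $U^*\in\mathcal I$ in the language of $PA$ with finitely many new constants has a completion in $\mathcal I$. List the sentences effectively as $\chi_0,\chi_1,\dots$, and for a binary string $\tau$ let $\chi^\tau$ consist of the $\chi_n$ with $\tau(n)=1$ and the $\neg\chi_n$ with $\tau(n)=0$. The strings $\tau$ such that no proof of a contradiction from $U^*\cup\chi^\tau$ has code $<|\tau|$ form a $U^*$-computable tree, which is infinite because each completion of $U^*$ gives a path. Let $P\in\mathcal I$ be a path. A proof uses finitely many axioms, so $U^*\cup\bigcup_{\tau\subset P}\chi^\tau$ is consistent. It decides every sentence, and its set of theorems is $\{\chi_n:P(n)=1\}\in\mathcal I$.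

Let $\mathcal I=\{X_i:i\in\omega\}$ and let $U_0\in\mathcal I$ be a completion of $U$. Given $U_i\in\mathcal I$, complete in the language with constants $d_0,\dots,d_{i-1}$, consider
\[
U_i\cup\{\bar n\in d_i:n\in X_i\}\cup\{\bar n\notin d_i:n\notin X_i\}
\]
with a new constant $d_i$, where $\bar n$ is the numeral for $n$. This theory is computable in $U_i\oplus X_i$, and it is consistent, since finitely many of the new axioms are satisfied by a standard value of $d_i$. Let $U_{i+1}\in\mathcal I$ be a completion.

Let $\mathcal N^*\models\bigcup_iU_i$ and let $\mathcal N$ be the countable set of elements of $\mathcal N^*$ that are definable using only the constants $d_i$. If a formula with parameters in $\mathcal N$ has a witness in $\mathcal N^*$, its least witness is in $\mathcal N$; so $\mathcal N\prec\mathcal N^*$ by the Tarski--Vaught test. The element $d_i$ has $\{n\in\omega:n\in d_i\}=X_i$. In particular, since $\omega\in\mathcal I$, some $d_i$ has infinitely many nonzero digits and $\mathcal N$ is nonstandard. If $u\in\mathcal N$ is defined by $\varphi(x)$ in the language of $U_i$, then by completeness of $U_i$ a standard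 $n$ satisfies $n\in u$ if and only if the sentence $\exists x\,(\varphi(x)\wedge\bar n\in x)$ is in $U_i$. So $\{n\in\omega:n\in u\}\le_TU_i$ is in $\mathcal I$.
\end{proof}

This lemma is the only place where the countability of $\mathcal I$ and the existence of paths through trees are needed. For Sections~\ref{sec:markers}--\ref{sec:interval} we fix a Scott set $\mathcal I$ and a nonstandard $\mathcal N\models PA$ with $SSy(\mathcal N)=\mathcal I$; these sections use only that $\mathcal I$ is an ideal.

\section{The markers $c_j$ and the set $B$}\label{sec:markers}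

In this section we work inside $\mathcal N$. The numbers $c_j$ are obtained as limits of movable markers $c_{j,s}$, and they play two roles: they cut the numbers into \emph{blocks} $[c_{i-1},c_i)$ and the stages into \emph{windows} $(c_j,c_{j+1}]$. Let
\[
K_s=\{\langle m,z\rangle<s:\exists y<s\ \mathrm{Sat}(m,z,y)\}.
\]
The finite sets $K_s$ are p.r.\ and increasing in $s$, and they enumerate a universal $\Sigma_1$ set.

\subsection*{What the markers have to achieve}

The cut $\mathcal M$ below the $c_j$ with $j\in\omega$ will satisfy $I\Sigma_1$ if for each standard $n$ there is a stage in $\mathcal M$ after which no number below $c_n$ enters $K$ at a stage in $\mathcal M$. The plain way to get this is to move $c_{i+1}$ to the current stage, and to remove the higher markers, whenever a number below $c_i$ enters $K$. Each number enters once, so $c_{i+1}$ moves at most $c_i$ times after $c_i$ has come to rest, and in the limit $K$ is settled below $c_n$ at stage $c_{n+1}$. This succeeds too well: the moduli of all c.e.\ sets are then computably bounded, and the sequence of markers computes every c.e.\ set (Remark~\ref{rem:plain}).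

To obtain a complicated modulus, enumerate $0'$ without repetition by a function $w$, where $w(j)=x\ge1$ means that $x$ appears at step $j$. If $w(j)=x$, we want a set $B$ to change in the block $[c_x,c_{x+1})$ just after stage $c_j$. Then the modulus of $B$ below $c_{x+1}$ exceeds $j$, so it bounds the search for $x$ in $0'$. Under the plain scheme this is self-defeating. A change below $c_{x+1}$ moves $c_{x+2}$, so for $j\ge x+2$ it displaces $c_j$; the new position of $c_j$ demands a new change of $B$, and so on until the block is full. Therefore the window $(c_j,c_{j+1}]$ must tolerate changes above $c_x$ and protect only the numbers below $c_x$. This costs nothing for $I\Sigma_1$, because for each standard $n$ only finitely many standard windows have $1\le w(j)<n$.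

\subsection*{Data}

Let $f(c)=2^c+3c+1$. The term $2^c$ will make the cut closed under exponentiation, and the term $3c+1$ will leave room for $B$ in each block. The construction depends on \emph{data} consisting of a nonstandard $a\in\mathcal N$, an element $d<a$, a function $w(j)$ and a relation $G(r,c,s)$, both p.r.\ in the parameter $d$, such that the following hold in $\mathcal N$:
\begin{itemize}
\item[(w1)] $w(0)=0$ and $w(j)<j$ for $j\ge1$;
\item[(w2)] for each $x\ge1$ there is at most one $j$ with $w(j)=x$;
\item[(g1)] $G(r,c,s)$ implies $s\ge f(c)$;
\item[(g2)] $G(r,c,s)$ and $s\le s'$ imply $G(r,c,s')$;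
\item[(g3)] for all $r,c$ there is $s$ with $G(r,c,s)$.
\end{itemize}
We read $G(r,c,s)$ as ``if $c_r=c$, then $s$ is large enough to be $c_{r+1}$''. By (w1), $w$ maps $\omega$ to $\omega$, and by (F6) its restriction $w{\upharpoonright}\omega$ is in $\mathcal I$. The set to be coded is
\[
W=\{x\ge1: w(j)=x\text{ for some }j\in\omega\}\subseteq\omega .
\]

The \emph{standard data} are the following: $a$ is any nonstandard element, $d=0$, and $G(r,c,s)$ is $s\ge f(c)$. Let $T$ be Kleene's p.r.\ predicate, so that $x\in0'$ if and only if $T(x,x,y)$ for some $y\in\omega$. Put $w(j)=x$ if $j=\langle x,y\rangle$, $x\ge1$ and $y$ is least with $T(x,x,y)$, and $w(j)=0$ otherwise. Then (w1) follows from \eqref{eq:pair}, (w2) from the minimality of $y$, and $W=0'\setminus\{0\}\equiv_T0'$ by (F2). Other data are needed only in Remark~\ref{rem:plain} and Section~\ref{sec:pi2}.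

For $j\ge1$ let
\[
\rho(j)=\begin{cases}w(j)&\text{if }w(j)\ge1,\\ j-1&\text{otherwise,}\end{cases}\qquad\text{so that }0\le\rho(j)\le j-1 .
\]
The window $(c_j,c_{j+1}]$ is to protect the numbers below $c_{\rho(j)}$.

\subsection*{The construction}

At each stage $s\ge a$ we have a \emph{top index} $r_s\ge1$, markers $0=c_{0,s}<c_{1,s}<\dots<c_{r_s,s}\le s$, and a finite set $B_s$. For $j>r_s$, and for $s<a$, $c_{j,s}$ is undefined; ``$c_{j,s}=v$'' means that $c_{j,s}$ is defined and equals $v$. For $s\le a$ let $B_s=\emptyset$.

\emph{Stage $a$.} Put $r_a=1$, $c_{0,a}=0$, $c_{1,a}=a$.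

\emph{Stage $s+1>a$.} Write $r=r_s$ and $c_l=c_{l,s}$.
\begin{enumerate}
\item[1.] (\emph{Coding.}) If $c_r=s$, $x=w(r)\ge1$ and $[c_x,c_{x+1})\not\subseteq B_s$, let $B_{s+1}$ be $B_s$ together with the least element of $[c_x,c_{x+1})\setminus B_s$. Here $x+1\le r$ by (w1). Otherwise let $B_{s+1}=B_s$.
\item[2.] A number $y$ \emph{acts} at stage $s+1$ if $y\in(K_{s+1}\setminus K_s)\cup(B_{s+1}\setminus B_s)$. The \emph{rank} of $y<c_r$ is the $i\in[1,r]$ with $c_{i-1}\le y<c_i$. Let $i$ be the least rank of an acting number below $c_r$, if there is one.
\item[3.] (\emph{Injury.}) If $i$ exists and $i\le\rho(r)$, let $k=\max\{j\in[1,r]:\rho(j)<i\}$. Since $\rho(i)\le i-1$ and $\rho(r)\ge i$, we have $i\le k<r$. Put $r_{s+1}=k+1$, keep $c_l$ for $l\le k$, and put $c_{k+1,s+1}=s+1$.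
\item[4.] (\emph{Extension.}) If there is no injury and $G(r,c_r,s+1)$ holds, put $r_{s+1}=r+1$ and $c_{r+1,s+1}=s+1$, and keep $c_l$ for $l\le r$.
\item[5.] Otherwise keep $r$ and all markers.
\end{enumerate}
The code of $\bigl((c_{l,s})_{l\le r_s},B_s\bigr)$ is a p.r.\ function of $a,d,s$. We say that index $l$ is \emph{assigned} at stage $t$ if $t=a$ and $l=1$, or if step 3 or 4 puts $c_{l,t}=t$; in all cases $l=r_t$. A number acts at most twice, once for $K$ and once for $B$. So by the pigeonhole principle in $\mathcal N$:
\begin{itemize}
\item[(A)] for each $v$ there are at most $2v$ stages at which a number below $v$ acts; in particular, the set of these stages is bounded.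
\end{itemize}

\begin{example}\label{ex:injury}
Suppose that $w(4)=1$ and $w(j)=0$ for the other $j\le6$, so that $\rho(1),\dots,\rho(6)$ are $0,1,2,1,4,5$, and let $r=6$. An injury occurs at stage $s+1$ if the least rank $i$ of an acting number is at most $\rho(6)=5$, and the effect is as follows.
\[
\begin{array}{l|ccccc}
i&1&2&3&4&5\\\hline
k=\max\{j\le6:\rho(j)<i\}&1&4&4&4&5\\
\text{marker moved to }s+1&c_2&c_5&c_5&c_5&c_6
\end{array}
\]
Take $i=3$. The stage $s+1$ cannot stay in the top window, and it is absorbed by stretching an earlier window $(c_k,c_{k+1}]$ to $(c_k,s+1]$. The plain scheme would take $k=3$. But the stretched window would then contain stage $c_4+1$, at which a number of $[c_1,c_2)$ entered $B$, and window $3$ must protect the numbers below $c_{\rho(3)}=c_2$. With $k=4$ only the windows $5$ and $6$ are swallowed, and they are stricter than window $4$. This is the reason for the maximum in step 3. The table also shows that $c_4$ is displaced only by numbers below $c_1$ (for $r=4$ an injury needs $i\le\rho(4)=1$ as well). So the coding step for $j=4$ does not trigger itself, and as long as $c_1$ is fixed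 it is repeated at most $2c_1$ times, whereas $[c_1,c_2)$ has more than $2c_1$ elements.
\end{example}

\subsection*{Verification}

\begin{lemma}\label{lem:book}
Let $s\ge a$.
\begin{enumerate}
\item[(a)] An injury at stage $s+1$, with $i$ and $k$ as in step 3, changes exactly the markers $c_l$ with $k<l\le r_s$. Each such $l$ has $\rho(l)\ge i$, and a number below $c_{i,s}$ acts at stage $s+1$.
\item[(b)] If $l\ge1$ and $c_{l,s}=v$, then $l$ was assigned at stage $v$, so $r_v=l$, and $c_{l',t}=c_{l',s}$ for all $l'\le l$ and $t\in[v,s]$.
\item[(c)] Let $1\le l<r_s$ and $v=c_{l,s}$, and let $v'$ be the least stage after $v$ with $r_{v'}>l$. Then $v'\le s$, $r_t=l$ for $t\in[v,v')$, $G(l,v,v')$ holds, and $c_{l+1,t}$ is defined and $\ge v'$ for $t\in[v',s]$. In particular $G(l,c_{l,s},c_{l+1,s})$ holds.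
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The marker $c_{k+1}$ moves from a value $\le s$ to $s+1$, and the higher ones are removed. The inequality $\rho(l)\ge i$ is the maximality of $k$.

(b) Let $t_0\le s$ be the last stage at which $l$ was assigned. A removed marker returns only by an assignment, so $c_l$ is neither removed nor moved in $(t_0,s]$, and $v=t_0$. By (a), every injury in $(v,s]$ has $k\ge l$ and therefore keeps all $c_{l'}$ with $l'\le l$; extensions keep them too.

(c) We have $r_v=l<r_s$ by (b), so $v'\le s$ exists. For $t\in[v,v')$ the marker $c_{l,t}$ is defined, so $r_t\ge l$, and thus $r_t=l$. An injury does not increase the top index, so stage $v'$ is an extension with $r=l$ and $c_r=v$; hence $c_{l+1,v'}=v'$ and $G(l,v,v')$. Injuries in $(v',s]$ have $k\ge l$, so they keep $c_{l+1}$ or move it up to the current stage. The last claim follows from (g2).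
\end{proof}

Since $k\ge i\ge1$ in step 3, the marker $c_1=a$ never moves.

\begin{lemma}\label{lem:windows}
Let $s\ge a$. For $1\le j<r_s$, no number below $c_{\rho(j),s}$ acts at a stage in $(c_{j,s},c_{j+1,s}]$, and no number below $c_{\rho(r_s),s}$ acts at a stage in $(c_{r_s,s},s]$.
\end{lemma}

\begin{proof}
We use induction on $s$. For $s=a$ there is only the empty window $(a,a]$. Assume the claim for $s$, and write $r=r_s$, $c_l=c_{l,s}$. Call $(c_l,c_{l+1}]$ for $1\le l<r$, and $(c_r,s]$ for $l=r$, the old window $l$.

Suppose there is no injury at stage $s+1$. Acting numbers below $c_r$ have rank $>\rho(r)$, so all acting numbers are $\ge c_{\rho(r)}$, and the claim holds for $(c_r,s+1]$. The lower windows are unchanged, and after an extension the new top window $(s+1,s+1]$ is empty.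

Suppose there is an injury, with $i$ and $k$. The windows $j<k$ and their bounds are unchanged and the new top window is empty. It remains to show that no number below $c_{\rho(k)}$, a marker that is kept since $\rho(k)<k$, acts in $(c_k,s+1]$. This interval is the union of the old windows $l\in[k,r]$ and $\{s+1\}$. In the old window $l$ no number below $c_{\rho(l)}$ acted, and $\rho(l)\ge i>\rho(k)$ for $l>k$ by Lemma~\ref{lem:book}(a). A number acting at stage $s+1$ has rank $\ge i$ or is $\ge c_r$, so it is $\ge c_{i-1}\ge c_{\rho(k)}$.
\end{proof}

The next lemma says that the coding step never finds its block full. It is the count of Example~\ref{ex:injury}, and it uses (w2) to see that only one index $j$ draws on the block $[c_x,c_{x+1})$.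

\begin{lemma}\label{lem:room}
Let $s\ge a$ and $j=r_s$. If $c_{j,s}=s$ and $x=w(j)\ge1$, then $[c_{x,s},c_{x+1,s})\not\subseteq B_s$.
\end{lemma}

\begin{proof}
Let $v=c_{x,s}$. Since $x<j=r_s$, Lemma~\ref{lem:book}(c) applies with $l=x$ and gives $v'\le s$ with $v'\ge f(v)\ge3v+1$. For $t\in[v',s]$ we have $c_{x,t}=v$ and $c_{x+1,t}\ge v'$. As $[v,v')\subseteq[c_{x,s},c_{x+1,s})$ has at least $2v+1$ elements, it suffices to show $|B_s\cap[v,v')|\le2v$.

A number that enters $B$ at a stage $t+1$ is below $c_{r_t,t}\le t$. So numbers entering at stages $\le v$ are below $v$. For $t\in[v,v')$ we have $c_{r_t,t}=c_{x,t}=v$, so numbers entering at stages in $(v,v']$ are also below $v$. Now let a number $y$ enter at stage $t+1$ with $v'\le t<s$. It lies in $[c_{x',t},c_{x'+1,t})$ with $x'=w(r_t)$. If $x'<x$ then $y<c_{x,t}=v$, and if $x'>x$ then $y\ge c_{x+1,t}\ge v'$. So if $y\in[v,v')$, then $w(r_t)=x$, hence $r_t=j$ by (w2), and $c_{j,t}=t$ by step 1; that is, $j$ is assigned at stage $t$.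

Let $t_1<\dots<t_h$ be the stages in $[v',s)$ at which $j$ is assigned, and let $t_{h+1}=s$, where $j$ is also assigned. We have shown $|B_s\cap[v,v')|\le h$. For $1\le g\le h$ let $t+1\in(t_g,t_{g+1}]$ be the first stage after $t_g$ at which $c_j$ changes. It is an injury with $k<j\le r_t$, so by Lemma~\ref{lem:book}(a) $i\le\rho(j)=x$ and a number below $c_{i,t}\le c_{x,t}=v$ acts at stage $t+1$. These $h$ stages are distinct, so $h\le2v$ by (A).
\end{proof}

\begin{lemma}\label{lem:limits}
For every $j\in\mathcal N$ the limit $c_j=\lim_sc_{j,s}$ exists. For $j\ge1$ we have $c_{j,s}=c_j$ for all $s\ge c_j$, and $r_{c_j}=j$.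
\end{lemma}

\begin{proof}
We use induction on $j$ in $\mathcal N$; we have $c_0=0$ and $c_1=a$. Let $j\ge1$ and let $c_{j,s}=c_j$ for all $s\ge s_0$. By Lemma~\ref{lem:book}(a), injuries after stage $s_0$ have $k\ge j$. If $r_s=j$ for all $s\ge s_0$, there are no such injuries, since $k<r$; then by (g2) and (g3) an extension occurs, which is a contradiction. So $c_{j+1}$ is defined at some stage $\ge s_0$. From then on it is never removed, and it moves only at injuries with $k=j$. At such an injury $i\le k=j$, so a number below $c_j$ acts. By (A) these stages are bounded. The last claims are Lemma~\ref{lem:book}(b), applied at arbitrarily late stages.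
\end{proof}

The function $j\mapsto c_j$ is definable in $\mathcal N$ and strictly increasing. We collect what is needed later.

\begin{proposition}\label{prop:markers}
For all $j\ge1$ in $\mathcal N$:
\begin{itemize}
\item[(G)] $G(j,c_j,c_{j+1})$ holds, and in particular $c_{j+1}\ge f(c_j)>2^{c_j}$;
\item[(V)] no number below $c_{\rho(j)}$ acts at a stage in $(c_j,c_{j+1}]$;
\item[(D)] if $w(j)=x\ge1$, then a number of $[c_x,c_{x+1})$ enters $B$ at stage $c_j+1$.
\end{itemize}
\end{proposition}

\begin{proof}
At stage $s=c_{j+1}$ the markers up to $c_{j+1}$ have their final values by Lemma~\ref{lem:limits}, so (G) and (V) follow from Lemmas~\ref{lem:book}(c) and~\ref{lem:windows}. For (D) let $s=c_j$. Then $r_s=j$, $c_{j,s}=s$, and $c_x,c_{x+1}$ have their final values because $x+1\le j$. By Lemma~\ref{lem:room}, step 1 of stage $s+1$ enumerates a number of $[c_x,c_{x+1})$.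
\end{proof}

\section{The cut $\mathcal M$}\label{sec:cut}

Let
\[
\mathcal M=\{y\in\mathcal N: y<c_j\text{ for some }j\in\omega\}.
\]
It is an initial segment of $\mathcal N$ that contains all $c_j$ with $j\in\omega$, among them $a=c_1$, and the parameter $d<a$. If $y,y'<c_j$ with $j\ge1$, then $y+y'$, $yy'$ and $2^y$ are at most $2^{c_j}<c_{j+1}$, because $c_j$ is nonstandard. So (F5) applies, and $\mathcal M\models PA^-$. A set coded by $u$ is contained in $[0,u)$, and an $\mathcal N$-finite subset of $[0,b)$ has a code below $2^b$. Hence the $\mathcal M$-finite sets are exactly the $\mathcal N$-finite sets that are bounded by an element of $\mathcal M$. Since $F\cap\omega=(F{\upharpoonright}a)\cap\omega$, every member of $\mathcal I$ is the standard part of an $\mathcal M$-finite set, and so $SSy(\mathcal M)=\mathcal I$.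

For standard $n\ge1$ we ask from which window on the numbers below $c_n$ are protected. For $j\ge1$ we have $\rho(j)<n$ if and only if $j\le n$ or $1\le w(j)<n$. By (w2) finitely many standard $j$ satisfy this, so
\[
J(n)=1+\max\bigl(\{n\}\cup\{j\in\omega:1\le w(j)<n\}\bigr)
\]
is the least standard $J\ge1$ such that $\rho(j)\ge n$ for all standard $j\ge J$; put $J(0)=0$. The function $J$ is nondecreasing and $J(n)>n$ for $n\ge1$. To compute $J(n)$, ask which $x\in[1,n)$ are in $W$ and search for the $j$ with $w(j)=x$. Thus
\begin{equation}\label{eq:J}
J\le_TW\oplus w{\upharpoonright}\omega,\qquad\text{so } J\in\mathcal I[W].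
\end{equation}
Every $s\in\mathcal M$ with $s>c_{J(n)}$ lies in $(c_j,c_{j+1}]$ for a standard $j\ge J(n)$, and $c_{\rho(j)}\ge c_n$. So (V) gives:
\begin{itemize}
\item[(S)] for standard $n\ge1$, no number below $c_n$ acts at a stage $s\in\mathcal M$ with $s>c_{J(n)}$.
\end{itemize}
Nothing is claimed for stages beyond $\mathcal M$: a nonstandard $j$ may have a standard value $w(j)\ge1$.

\begin{lemma}\label{lem:settle}
Let $\theta(x,y,p)$ be $\Delta_0$ with $p\in\mathcal M$, and let $n\ge1$ be standard with $p<c_n$. Then for all $x<c_n$,
\[
\mathcal M\models\exists y\,\theta(x,y,p)\iff\mathcal N\models\exists y<c_{J(n+1)}\ \theta(x,y,p).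
\]
\end{lemma}

\begin{proof}
The direction from right to left is (F5). Let $m\in\omega$ code the $\Delta_0$ formula $\exists x',p'\le z\,(z=\langle x',p'\rangle\wedge\theta'(x',y,p'))$ in the variables $z,y$, where $\theta'(x',y,p')$ is $\theta$ with variables $x',p'$ in place of $x,p$. Put $c=c_n$, let $x<c$ and $u=\langle m,\langle x,p\rangle\rangle$. By \eqref{eq:pair}, $\langle x,p\rangle<4c^2$, and since also $m<4c^2$, we get $u<4(4c^2)^2=64c^4<2^c<c_{n+1}$, as $c$ is nonstandard. Suppose $\theta(x,y,p)$ holds with $y\in\mathcal M$. By (F5) and (F3), $u\in K_{t}$ for $t=\max(u,y)+1\in\mathcal M$. Let $t_0\le t$ be least with $u\in K_{t_0}$. If $t_0>c_{J(n+1)}$, then $u<c_{n+1}$ acts at stage $t_0\in\mathcal M$, contrary to (S). So $u\in K_s$ for $s=c_{J(n+1)}$, which gives $y'<s$ with $\theta(x,y',p)$.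
\end{proof}

\begin{proposition}\label{prop:isigma}
$\mathcal M\models PA^-+I\Sigma_1$, and p.r.\ functions have the same values in $\mathcal M$ as in $\mathcal N$.
\end{proposition}

\begin{proof}
Let $\varphi(x)=\exists y\,\theta(x,y,p)$, and suppose that $\varphi(0)$ and $\forall x\,(\varphi(x)\to\varphi(x+1))$ hold in $\mathcal M$ but $\varphi(b)$ fails. Choose standard $n\ge1$ with $p,b<c_n$. By Lemma~\ref{lem:settle}, the nonempty set $\{x\le b:\mathcal M\not\models\varphi(x)\}$ is definable in $\mathcal N$, so it has a least element, which is neither $0$ nor a successor. This is a contradiction. For the second claim, by (F2) a p.r.\ function has a value in $\mathcal M$ at each argument in $\mathcal M$. This value satisfies the defining $\Sigma_1$ formula in $\mathcal M$, hence in $\mathcal N$ by (F5), and values in $\mathcal N$ are unique.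
\end{proof}

In particular, $\mathcal M$ can run the construction of Section~\ref{sec:markers}: the relations $c_{l,s}=v$ and $y\in B_s$ and their negations are $\Sigma_1$ in $\mathcal M$ with parameters $a,d$.

\section{Moduli of c.e.\ sets}\label{sec:moduli}

\subsection*{The sets $A$ and $B$}

Let $B=\bigcup_{s\in\mathcal M}B_s$. Let $A$ be the set of all elements of $\mathcal M$ except the pairs $\langle j,v\rangle$ such that
\begin{equation}\label{eq:A}
j\ge1,\qquad v\ge a,\qquad\text{and}\qquad c_{j,s}=v\text{ for all }s\in\mathcal M\text{ with }s\ge v .
\end{equation}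
Both sets are c.e.\ in $\mathcal M$; a pair is enumerated into $A$ when it is seen to violate \eqref{eq:A}. The definition of $A$ does not mention $\omega$, but the complement of $A$ picks out the standard indices.

\begin{lemma}\label{lem:A}
$\overline A=\{\langle j,c_j\rangle:j\in\omega,\ j\ge1\}$.
\end{lemma}

\begin{proof}
Let $j\ge1$ be standard. By Lemma~\ref{lem:limits}, $v=c_j$ satisfies \eqref{eq:A}. If $v\in\mathcal M$ satisfies \eqref{eq:A}, then $v=c_{j,s}=c_j$ for $s=\max(v,c_j)$. Let $j$ be nonstandard and $v\in\mathcal M$. Take a standard $i\ge1$ with $c_i>v$. At stage $s=c_i$ the top index is $i<j$, so $c_{j,s}$ is undefined and \eqref{eq:A} fails.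
\end{proof}

\subsection*{Enumerations and moduli}

For each c.e.\ set $C\neq B$ of $\mathcal M$ fix a definition $\exists y\,\theta(x,y,p)$ with $\theta\in\Delta_0$ and $p\in\mathcal M$, and put $C_s=\{x<s:\exists y<s\ \theta(x,y,p)\}$. For $C=B$ use the sets $B_s$ of the construction. In each case:
\begin{itemize}
\item[(E1)] $C_s\subseteq C_{s'}$ for $s\le s'$, and $C=\bigcup_{s\in\mathcal M}C_s$;
\item[(E2)] the code of $C_s$ is a p.r.\ function of $s$ and parameters from $\mathcal M$, so it is computed correctly in $\mathcal M$ and it is definable in $\mathcal N$;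
\item[(E3)] $C_{c_{J(n+1)}}{\upharpoonright}c_n=C{\upharpoonright}c_n$ for all sufficiently large $n\in\omega$.
\end{itemize}
Here (E3) holds for $C\ne B$ by Lemma~\ref{lem:settle}, since $c_n<c_{J(n+1)}$, and for $B$ by (S), since $J(n)\le J(n+1)$. The \emph{modulus} of $C$ is the function $q_C:\omega\to\omega$ with $q_C(0)=0$ and, for $n\ge1$,
\[
q_C(n)=\text{the least } j\in\omega,\ j\ge1,\text{ with }C_{c_j}{\upharpoonright}c_n=C{\upharpoonright}c_n .
\]
It is total by (E3), since a $j$ that works for $n$ works for all smaller $n$. By (E1), the equality $C_{c_j}{\upharpoonright}c_n=C{\upharpoonright}c_n$ holds exactly for $j\ge q_C(n)$. The set $C$ is defined by a quantifier over $\mathcal M$, so there is no reason for $q_C$ to be in $\mathcal I$. What is in $\mathcal I$, by (E2) and (F6), is the comparison of two stages,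
\[
R_C=\{(n,j,k)\in\omega^3:n,j,k\ge1,\ C_{c_j}{\upharpoonright}c_n=C_{c_k}{\upharpoonright}c_n\}\in\mathcal I .
\]
It turns upper bounds into values: if $k\ge q_C(n)$, then $q_C(n)$ is the least $j\ge1$ with $(n,j,k)\in R_C$.

\begin{lemma}\label{lem:bounds}
\begin{enumerate}
\item[(a)] $q_C\in\mathcal I[W]$ for every c.e.\ set $C$.
\item[(b)] $q_A\in\mathcal I$.
\item[(c)] $W\in\mathcal I[q_B]$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) By (E3), $J(n+1)\ge q_C(n)$ for all but finitely many $n$, so $q_C\le_TR_C\oplus J$. Now use \eqref{eq:J}.

(b) If $\langle l,c_l\rangle<c_n$, then $c_l<c_n$ and $l<n$. So by Lemma~\ref{lem:A}, for standard $n\ge1$,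
\[
A{\upharpoonright}c_n=[0,c_n)\setminus\{\langle l,c_l\rangle:1\le l<n\},
\]
and the right side is an $\mathcal N$-definable function of $n$. By (F6), the relation $A_{c_j}{\upharpoonright}c_n=A{\upharpoonright}c_n$ on standard $n,j\ge1$ is in $\mathcal I$, and $q_A$ is computed from it by search.

(c) Let $j\in\omega$ and $w(j)=x\ge1$. By (D), a number below $c_{x+1}$ enters $B$ at stage $c_j+1\in\mathcal M$, so $B_{c_j}{\upharpoonright}c_{x+1}\ne B{\upharpoonright}c_{x+1}$ and $j<q_B(x+1)$. Thus for $x\ge1$ we have $x\in W$ if and only if $w(j)=x$ for some $j<q_B(x+1)$, and $W\le_Tq_B\oplus w{\upharpoonright}\omega$.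
\end{proof}

\subsection*{From reductions in $\mathcal M$ to Turing reductions}

A reduction in $\mathcal M$ consists of nonstandard objects, and we must extract an ordinary computation from it. We do so by asking only questions of the form ``at stage $c_k$, has an axiom appeared that certifies $D$ below $c_n$?''. They are indexed by standard numbers and answered by a definable relation of $\mathcal N$; the oracle $q_C$ tells us at which stage the approximation to $C$ can be trusted.

\begin{lemma}\label{lem:down}
If $C,D$ are c.e.\ in $\mathcal M$ and $D\le_{\mathcal M}C$, then $q_D\in\mathcal I[q_C]$.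
\end{lemma}

\begin{proof}
Let $\Gamma$ witness $D\le_{\mathcal M}C$, with its enumeration $(\Gamma_s)$. For standard $n,j,k,m\ge1$ let $H(n,j,k,m)$ say: for $Q=[0,c_n)\setminus D_{c_j}$ there are finite sets $P,N\subseteq[0,c_k)$ with
\[
\langle Q,0,P,N\rangle\in\Gamma_{c_k},\qquad P\subseteq C_{c_m},\qquad N\cap C_{c_m}=\emptyset .
\]
By (E2) and (F6), $H\in\mathcal I$.

Suppose $H(n,j,k,m)$ holds with $m=q_C(k)$. Then $C_{c_m}{\upharpoonright}c_k=C{\upharpoonright}c_k$, so the axiom applies to $C$ and $Q\subseteq\overline D$. This means $D{\upharpoonright}c_n\subseteq D_{c_j}$, that is, $j\ge q_D(n)$.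

For each $n\ge1$ there are such $j,k$. Let $j=q_D(n)$. Then $Q=[0,c_n)\setminus D$ is an $\mathcal M$-finite subset of $\overline D$, so some $\langle Q,0,P,N\rangle\in\Gamma$ applies to $C$. Take $k\in\omega$ so large that $P,N\subseteq[0,c_k)$ and the axiom is in $\Gamma_{c_k}$. For $m=q_C(k)$ we have $P\subseteq C{\upharpoonright}c_k\subseteq C_{c_m}$ and $N\cap C_{c_m}=\emptyset$.

For $n\ge1$ let $g(n)$ be the $j$ of the first pair $(j,k)$ with $H(n,j,k,q_C(k))$. Then $g\le_Tq_C\oplus H$ and $g(n)\ge q_D(n)$, so $q_D\le_Tq_C\oplus H\oplus R_D$.
\end{proof}

\subsection*{From Turing reductions to reductions in $\mathcal M$}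

Now an ordinary computation of $q_D$ from $q_C\oplus Z$ must be simulated by a c.e.\ set of axioms in $\mathcal M$. The difficulty is that such a set cannot refer to $\omega$ or to the limits $c_l$, and that nonstandard computations of the same machine are meaningless. So an axiom guesses values $v_1,\dots,v_t$ for $c_1,\dots,c_t$ and asks the oracle to confirm that the pairs $\langle l,v_l\rangle$ are outside $A$. By Lemma~\ref{lem:A}, the confirmation makes the guesses correct and forces $t$, and with it the whole computation, to be standard.

\begin{lemma}\label{lem:up}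
If $C,D$ are c.e.\ in $\mathcal M$, $A\le_{\mathcal M}C$ and $q_D\in\mathcal I[q_C]$, then $D\le_{\mathcal M}C$.
\end{lemma}

\begin{proof}
Let $\Theta$ witness $A\le_{\mathcal M}C$. Fix $Z\in\mathcal I$ and an oracle machine that computes $q_D$ from values of $q_C$ and membership in $Z$, and fix an $\mathcal M$-finite $F$ with $F\cap\omega=Z$. Let $\Psi_t$ be the set of tuples $(n,j,\sigma,\zeta)$ with code $<t$ such that $\sigma$ is a finite function with domain contained in $[1,\infty)$, $\zeta$ is a binary string, and the machine on input $n$ halts within $t$ steps with output $j$ in a computation in which every query to $Z$ is answered by $\zeta$ and every query to $q_C$ is answered by $\sigma$ (or by $0$, at the argument $0$). The sequence $(\Psi_t)$ is p.r.\ and increasing. In $\omega$, for $n\ge1$ we have $q_D(n)=j$ if and only if some $\Psi_t$ contains a tuple $(n,j,\sigma,\zeta)$ with $\sigma\subseteq q_C$ and $\zeta$ an initial segment of the characteristic function of $Z$; call such a tuple \emph{correct}.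

In $\mathcal M$, let $\Gamma$ be the set of all $\langle E,i,P,N\rangle$ for which there are $t\ge1$, a coded sequence $v_1<\dots<v_t$, a finite set $N_0$ and a tuple $(n,j,\sigma,\zeta)\in\Psi_t$ with $n,j\in[1,t]$ and $\mathrm{dom}\,\sigma,\mathrm{ran}\,\sigma\subseteq[1,t]$ such that
\begin{enumerate}
\item[(1)] $\langle L,0,P,N_0\rangle\in\Theta$, where $L=\{\langle l,v_l\rangle:1\le l\le t\}$;
\item[(2)] for $h<|\zeta|$, $\zeta(h)=1$ if and only if $h\in F$;
\item[(3)] for $l\in\mathrm{dom}\,\sigma$ and $1\le m<\sigma(l)$, $C_{v_m}{\upharpoonright}v_l\ne C_{v_{\sigma(l)}}{\upharpoonright}v_l$;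
\item[(4)] $N=N_0\cup\bigcup_{l\in\mathrm{dom}\,\sigma}\bigl([0,v_l)\setminus C_{v_{\sigma(l)}}\bigr)$;
\item[(5)] $E\subseteq[0,v_n)$, and either $i=1$ and $E\subseteq D_{v_j}$, or $i=0$ and $E\cap D_{v_j}=\emptyset$.
\end{enumerate}
Clause (1) is $\Sigma_1$, and all other conditions are p.r.\ in parameters from $\mathcal M$ by (E2). So $\Gamma$ is c.e.

\emph{Applicable axioms are right.} Let $\langle E,i,P,N\rangle\in\Gamma$ apply to $C$. As $N_0\subseteq N$, the axiom in (1) applies to $C$, so $L\subseteq\overline A$. By Lemma~\ref{lem:A}, $t\in\omega$ and $v_l=c_l$ for $1\le l\le t$. The tuple $(n,j,\sigma,\zeta)$ has code $<t$, so it is standard, and by (F2) it belongs to the true $\Psi_t$. By (2), $\zeta$ agrees with $Z$. Let $l\in\mathrm{dom}\,\sigma$. By (4), $[0,c_l)\setminus C_{c_{\sigma(l)}}\subseteq\overline C$, so $C_{c_{\sigma(l)}}{\upharpoonright}c_l=C{\upharpoonright}c_l$, and by (3) no smaller $m\ge1$ has this property; thus $\sigma(l)=q_C(l)$. The tuple is correct, so $j=q_D(n)$ and $D_{c_j}{\upharpoonright}c_n=D{\upharpoonright}c_n$. By (5), $E\subseteq D$ if $i=1$ and $E\subseteq\overline D$ if $i=0$.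

\emph{Applicable axioms exist.} Let $E$ be $\mathcal M$-finite, with $E\subseteq D$ and $i=1$, or $E\subseteq\overline D$ and $i=0$. Choose a standard $n\ge1$ with $E\subseteq[0,c_n)$, put $j=q_D(n)$, and choose a correct tuple $(n,j,\sigma,\zeta)$. The values of $\sigma$ are values of $q_C$ at positive arguments, so they are $\ge1$. Choose $t\in\omega$ with the tuple in $\Psi_t$ and with $n$, $j$ and all elements of $\mathrm{dom}\,\sigma\cup\mathrm{ran}\,\sigma$ at most $t$. Put $v_l=c_l$ for $1\le l\le t$; a sequence of standard length is coded in $\mathcal M$. Then $L$ is an $\mathcal M$-finite subset of $\overline A$, so some $\langle L,0,P,N_0\rangle\in\Theta$ applies to $C$. Clause (2) holds as $F\cap\omega=Z$, clause (3) holds as $\sigma(l)=q_C(l)$ is least with $C_{c_{\sigma(l)}}{\upharpoonright}c_l=C{\upharpoonright}c_l$, and clause (5) holds as $D_{c_j}{\upharpoonright}c_n=D{\upharpoonright}c_n$. Define $N$ by (4). Then $N\subseteq\overline C$, so $\langle E,i,P,N\rangle\in\Gamma$ applies to $C$.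
\end{proof}

\begin{remark}\label{rem:needA}
By Lemma~\ref{lem:A}, $\omega=\{0\}\cup\{j:\exists v\ \langle j,v\rangle\notin A\}$. So $\omega$ is $\Sigma_2$-definable in $\mathcal M$, and $\Sigma_2$ induction fails in $\mathcal M$. The same formula shows that the hypothesis $A\le_{\mathcal M}C$ in Lemma~\ref{lem:up} cannot be dropped. For $C=\emptyset$ and $D=A$ we have $q_A\in\mathcal I\subseteq\mathcal I[q_\emptyset]$. But if $\Gamma$ witnessed $A\le_{\mathcal M}\emptyset$, then $x\notin A$ would be equivalent to $\exists N\,\langle\{x\},0,\emptyset,N\rangle\in\Gamma$, and $\omega$ would be $\Sigma_1$-definable, contrary to $I\Sigma_1$.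
\end{remark}

\section{The c.e.\ degrees above $\mathbf a$}\label{sec:interval}

Let $\mathbf a=\deg A$. For arbitrary data, the lemmas of Section~\ref{sec:moduli} combine as follows.

\begin{proposition}\label{prop:embed}
For c.e.\ sets $C,D$ with $A\le_{\mathcal M}C$ and $A\le_{\mathcal M}D$,
\begin{equation}\label{eq:embed}
D\le_{\mathcal M}C\iff\mathcal I[q_D]\subseteq\mathcal I[q_C],\qquad\text{and}\qquad\mathcal I\subseteq\mathcal I[q_C]\subseteq\mathcal I[W].
\end{equation}
Moreover $\mathcal I[q_A]=\mathcal I$ and $\mathcal I[q_{A\oplus B}]=\mathcal I[W]$, and every c.e.\ set is $\le_{\mathcal M}A\oplus B$. Finally, $A\oplus B\le_{\mathcal M}A$ if and only if $W\in\mathcal I$.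
\end{proposition}

\begin{proof}
By Lemmas~\ref{lem:down} and~\ref{lem:up}, $D\le_{\mathcal M}C$ is equivalent to $q_D\in\mathcal I[q_C]$, that is, to $\mathcal I[q_D]\subseteq\mathcal I[q_C]$. The inclusion $\mathcal I[q_C]\subseteq\mathcal I[W]$ is Lemma~\ref{lem:bounds}(a), and $\mathcal I[q_A]=\mathcal I$ is Lemma~\ref{lem:bounds}(b). Let $C=A\oplus B$, a c.e.\ set above $A$ and $B$. By Lemmas~\ref{lem:bounds}(c) and~\ref{lem:down}, $W\in\mathcal I[q_B]\subseteq\mathcal I[q_C]$, so $\mathcal I[q_C]=\mathcal I[W]$. For any c.e.\ set $D$ we have $q_D\in\mathcal I[W]=\mathcal I[q_C]$, so $D\le_{\mathcal M}C$ by Lemma~\ref{lem:up}. By \eqref{eq:embed}, $A\oplus B\le_{\mathcal M}A$ if and only if $\mathcal I[W]\subseteq\mathcal I$, that is, $W\in\mathcal I$.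
\end{proof}

\begin{theorem}\label{thm:structure}
Let $\mathcal I$ be any countable Scott set with $0'\notin\mathcal I$, and let $\mathcal N$ be a nonstandard model of $PA$ with $SSy(\mathcal N)=\mathcal I$. The construction of Sections~\ref{sec:markers}--\ref{sec:moduli} with the standard data gives $\mathcal M\models PA^-+I\Sigma_1$ with $SSy(\mathcal M)=\mathcal I$ and a c.e.\ set $A$, $\mathbf a=\deg A$, such that $\deg C\mapsto\mathcal I[q_C]$ is a well-defined order embedding of the c.e.\ degrees $\ge\mathbf a$ into the ideals between $\mathcal I$ and $\mathcal I[0']$, ordered by inclusion. It sends $\mathbf a$ to $\mathcal I$, and there is a greatest c.e.\ degree $\mathbf 0'\ne\mathbf a$, which is sent to $\mathcal I[0']$.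
\end{theorem}

Such an $\mathcal N$ exists by Lemma~\ref{lem:scott} with $U=PA$, which is computable and hence in $\mathcal I$.

\begin{proof}
The properties of $\mathcal M$ were shown in Section~\ref{sec:cut}. For the standard data $W\equiv_T0'$, so $\mathcal I[W]=\mathcal I[0']$ and $W\notin\mathcal I$. The equivalence in \eqref{eq:embed}, applied in both directions, shows that $\mathcal I[q_C]$ depends only on $\deg C$, and it says that the map preserves and reflects the order. The rest is Proposition~\ref{prop:embed} with $\mathbf 0'=\deg(A\oplus B)$. The hypothesis $0'\notin\mathcal I$ is used only for $\mathbf 0'\neq\mathbf a$.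
\end{proof}

\begin{remark}\label{rem:plain}
The function $w\equiv0$ satisfies (w1) and (w2). For it $\rho(j)=j-1$, step 3 has $k=i$, and the construction is the plain scheme of Section~\ref{sec:markers}. Then $W=\emptyset$ and $J(n)=n+1$, and by Proposition~\ref{prop:embed} every c.e.\ set is $\le_{\mathcal M}A$.
\end{remark}

\section{A Scott set that is a maximal ideal below the jump}\label{sec:ideal}

In this section we work in $\omega$. We need a Scott set $\mathcal I$ of sets below $0'$, with $0'\notin\mathcal I$, such that each $X\le_T0'$ outside $\mathcal I$ computes $0'$ with the help of a member of $\mathcal I$. We generate $\mathcal I$ by an increasing sequence of sets that are \emph{low}, that is, whose jumps are computable in $0'$; lowness keeps $0'$ out of $\mathcal I$ and allows the construction to continue. Two kinds of steps alternate. The first joins a given $X$ to $0'$.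

\begin{lemma}[Posner--Robinson, relativized]\label{lem:PR}
If $X\le_TY'$ and $X\not\le_TY$, then there is a set $G$ with $(Y\oplus G)'\equiv_TY'\equiv_TY\oplus G\oplus X$.
\end{lemma}

\begin{proof}
We build $G$ by finite extensions that decide the jump of $Y\oplus G$ and code the bits of $Y'$. The point is to make the construction recoverable from $Y\oplus G\oplus X$, and for this each decision about the jump is tied to a value of $X$ at a number that can be read off $G$.

If $X$ and its complement were both c.e.\ in $Y$, then $X\le_TY$. So, replacing $X$ by its complement if necessary, assume that $X$ is not c.e.\ in $Y$. Let $\sigma_0$ be the empty string. Given $\sigma_s$, let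
\[
V=\{n:\Phi_s^{Y\oplus\tau}(s){\downarrow}\text{ for some string }\tau\supseteq\sigma_s0^n1\},
\]
where the computation may query $\tau$ only below its length. The set $V$ is c.e.\ in $Y$, so $V\ne X$. Let $n$ be the least element of the symmetric difference. If $n\in V\setminus X$, let $\tau$ be the first witness found in a fixed $Y$-computable search; if $n\in X\setminus V$, let $\tau=\sigma_s0^n1$. Let $\sigma_{s+1}$ be $\tau$ followed by the bit $Y'(s)$, and let $G=\bigcup_s\sigma_s$. Both $V$ and $X$ are decided by $Y'$, so $G\le_TY'$ and $Y\oplus G\oplus X\le_TY'$.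

The oracle $Y\oplus G\oplus X$ recovers the sequence $(\sigma_s)$. Given $\sigma_s$, the number $n$ is the number of zeros in $G$ between $\sigma_s$ and the next $1$. If $n\in X$, then $n\notin V$, so $\tau=\sigma_s0^n1$; also $s\notin(Y\oplus G)'$, since a convergent computation would put $n$ into $V$ through a long initial segment of $G$. If $n\notin X$, then $n\in V$, the search finds $\tau$, and $s\in(Y\oplus G)'$. The next bit of $G$ after $\tau$ is $Y'(s)$. So $Y'$ and $(Y\oplus G)'$ are computable in $Y\oplus G\oplus X\le_TY'$, and $Y'\le_T(Y\oplus G)'$ because the jump is monotone.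
\end{proof}

The second kind of step adds paths through trees. Recall the relativized Low Basis Theorem of Jockusch and Soare \cite{JS}: every nonempty $\Pi^0_1(Y)$ class in $2^\omega$, that is, the set of paths through a $Y$-computable binary tree, has a member $P$ with $(P\oplus Y)'\equiv_TY'$.

\begin{lemma}\label{lem:paths}
For every $Y$ there is $Y^*\ge_TY$ with $(Y^*)'\equiv_TY'$ that computes a path through every infinite $Y$-computable binary tree.
\end{lemma}

\begin{proof}
The class of $P\in2^\omega$ such that $P(k)\ne\Phi^Y_k(k)$ whenever $\Phi^Y_k(k)$ converges is nonempty and $\Pi^0_1(Y)$. Take $P$ in it with $(P\oplus Y)'\equiv_TY'$, and let $Y^*=P\oplus Y$. Let $S$ be an infinite $Y$-computable binary tree. For a string $\sigma$, search for $i\in\{0,1\}$ and a length $>|\sigma|$ at which $\sigma i$ has no extension in $S$, and let $\psi(\sigma)$ be the first $i$ found. The function $\psi$ is partial $Y$-computable, so by the $s$-$m$-$n$ theorem there is a computable $h$ with $\Phi^Y_{h(\sigma)}(h(\sigma))=\psi(\sigma)$ whenever $\psi(\sigma)$ is defined. Starting from the root, pass from $\sigma$ to $\sigma i$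 with $i=P(h(\sigma))$. Suppose $\sigma$ has infinitely many extensions in $S$. If both children do, so does $\sigma i$. If one child has only finitely many, the other has extensions of all lengths, so $\psi(\sigma)$ names the first child and $\sigma i$ is the other. By induction the process follows a path through $S$.
\end{proof}

\begin{lemma}\label{lem:ideal}
Let $Y_0\subseteq\omega$. There is a countable Scott set $\mathcal I\ni Y_0$ such that $Z'\le_TY_0'$ for every $Z\in\mathcal I$, so that $Y_0'\notin\mathcal I$, and such that for every $X\le_TY_0'$ either $X\in\mathcal I$ or $Y_0'\in\mathcal I[X]$.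
\end{lemma}

\begin{proof}
List the sets $\le_TY_0'$ as $X_0,X_1,\dots$. We build $Y_0\le_TY_1\le_T\cdots$ with $Y_s'\equiv_TY_0'$. Given $Y_{2s}$, put $Y_{2s+1}=Y_{2s}$ if $X_s\le_TY_{2s}$. Otherwise Lemma~\ref{lem:PR} applies, since $X_s\le_TY_0'\equiv_TY_{2s}'$; put $Y_{2s+1}=Y_{2s}\oplus G$, so that $Y_{2s+1}'\equiv_TY_0'\le_TX_s\oplus Y_{2s+1}$. Let $Y_{2s+2}=Y_{2s+1}^*$ as in Lemma~\ref{lem:paths}. Let $\mathcal I=\{Z:Z\le_TY_s\text{ for some }s\}$. This is a countable ideal. An infinite tree in $\mathcal I$ is computable in some $Y_{2s+1}$ and has a path computable in $Y_{2s+2}$. If $Z\le_TY_s$, then $Z'\le_TY_s'\equiv_TY_0'$; and $Z=Y_0'$ would give $Y_0''\le_TY_0'$, which is false. For $X=X_s$, the first case of step $2s+1$ gives $X\in\mathcal I$ and the second gives $Y_0'\in\mathcal I[X]$.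
\end{proof}

For $Y_0=\emptyset$, any ideal of sets $\le_T0'$ that properly contains $\mathcal I$ contains $0'$, so $\mathcal I$ is a maximal proper ideal of the $\Delta_2$ degrees, which are the degrees below $0'$.

\begin{corollary}\label{cor:gap}
Let $Y_0$ and $\mathcal I$ be as in Lemma~\ref{lem:ideal}, let $\mathcal N\models PA$ be countable and nonstandard with $SSy(\mathcal N)=\mathcal I$, and let $\mathcal M,A,B$ be constructed from data with $W\equiv_TY_0'$. Then $\mathcal M$ and $A$ have all the properties stated in Theorem~\ref{thm:main}, with $\mathbf 0'=\deg(A\oplus B)$.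
\end{corollary}

\begin{proof}
The model $\mathcal M\subseteq\mathcal N$ is countable, and it is an $I\Sigma_1$ model by Proposition~\ref{prop:isigma}. We use Proposition~\ref{prop:embed} throughout. Since $W\equiv_TY_0'\notin\mathcal I$, we have $A\oplus B\not\le_{\mathcal M}A$, which is (i). Let $C$ be c.e.\ with $A\le_{\mathcal M}C$. Then $q_C\le_TW\oplus Z$ for some $Z\in\mathcal I$, and $Z\le_TZ'\le_TY_0'$, so $q_C\le_TY_0'$. If $q_C\in\mathcal I$, then $\mathcal I[q_C]=\mathcal I[q_A]$ and $C\le_{\mathcal M}A$. Otherwise $Y_0'\in\mathcal I[q_C]$, so $\mathcal I[q_{A\oplus B}]=\mathcal I[W]\subseteq\mathcal I[q_C]$ and $A\oplus B\le_{\mathcal M}C$; then every c.e.\ set is $\le_{\mathcal M}C$ by transitivity. This is (ii). The degree $\mathbf 0'=\deg(A\oplus B)$ is the greatest c.e.\ degree and $\mathbf a<\mathbf 0'$. If $\mathbf a\le\deg C$ with $C$ c.e., then $\deg C\in\{\mathbf a,\mathbf 0'\}$ by (ii).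
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Take $\mathcal I$ from Lemma~\ref{lem:ideal} with $Y_0=\emptyset$, take $\mathcal N$ from Lemma~\ref{lem:scott} with $U=PA$, and apply Corollary~\ref{cor:gap} to the standard data, for which $W\equiv_T0'$.
\end{proof}

\begin{remark}
The degree $\mathbf a$ is a maximal incomplete c.e.\ degree, and it cups with every c.e.\ degree not below it: for every c.e.\ set $D$, either $D\le_{\mathcal M}A$ or $A\oplus D\equiv_{\mathcal M}A\oplus B$. To see this, apply (ii) to $C=A\oplus D$.
\end{remark}

\section{True $\Pi_2$ sentences}\label{sec:pi2}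

A sentence $\forall x\,\exists y\,\theta(x,y)$ that holds in $\mathcal N$ holds in the cut $\mathcal M$ if the witnesses for $x\le c_j$ lie below $c_{j+1}$ for all large standard $j$. This can be written into the growth condition $G$, provided the construction has a list of the true sentences. The list is computable in $0''$, so it must be supplied as a finite parameter whose standard part is in $\mathcal I$. Then $0'\le_T0''\in\mathcal I$, and the set $W$ has to be moved up to the jump of $0''$.

\begin{proof}[Proof of Theorem~\ref{thm:pi2}]
Let $Y_0=0''$ and take $\mathcal I\ni Y_0$ from Lemma~\ref{lem:ideal}. Let $U$ be $PA$ together with all true $\Pi_2$ sentences. It is consistent, since $\omega\models U$, and $U\le_T0''$, so $U\in\mathcal I$. By Lemma~\ref{lem:scott} there is a countable nonstandard $\mathcal N\models U$ with $SSy(\mathcal N)=\mathcal I$.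

\emph{Parameters.} Let $X$ be the set of codes $m\in\omega$ of $\Delta_0$ formulas $\theta_m(x,y)$ with $\omega\models\forall x\,\exists y\,\theta_m(x,y)$. Then $X\le_T0''$, so $X\in\mathcal I$. Choose $\mathcal N$-finite sets $F$ and $F_1$ with $F\cap\omega=Y_0$ and $F_1\cap\omega=X$. The nonstandard elements of $F_1$ are uncontrolled, so we pass to
\[
F_2=\{m\in F_1:\mathcal N\models\forall x\,\exists y\ \mathrm{Sat}(m,x,y)\},
\]
which is $\mathcal N$-finite by (F4). Since $\mathcal N\models U$, (F3) gives $X\subseteq F_2$, so $F_2\cap\omega=X$. Let $d$ be the pair of the codes of $F$ and $F_2$, and let $a>d$ be nonstandard.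

\emph{The function $w$.} Let $T^Y(x,x,y)$ be the relativized Kleene predicate, in the form in which only oracle queries below $y$ are allowed; so $x\in Y'$ if and only if $T^Y(x,x,y)$ for some $y\in\omega$. With a finite oracle $F$, the relation $T^F(x,x,y)$ is p.r.\ in $x$, $y$ and the code of $F$, and provably in $PA$ it depends only on $F{\upharpoonright}y$. Define $w$ as in the standard data, with $T^F$ in place of $T$. Then (w1) and (w2) follow from \eqref{eq:pair} and the minimality of $y$. For standard $x,y$ the set $F{\upharpoonright}y=Y_0{\upharpoonright}y$ has a standard code, so by (F2) $T^F(x,x,y)$ holds in $\mathcal N$ if and only if $T^{Y_0}(x,x,y)$ holds in $\omega$. Hence $W=Y_0'\setminus\{0\}\equiv_TY_0'$.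

\emph{The relation $G$.} Let $G(r,c,s)$ say that $s\ge f(c)$ and that for all $m\in F_2$ with $m<r$ and all $x\le c$ there is $y\le s$ with $\mathrm{Sat}(m,x,y)$. This is p.r.\ in $d$. Conditions (g1) and (g2) are visible from the definition, and (g3) follows from the definition of $F_2$ by collection in $\mathcal N$.

By Corollary~\ref{cor:gap}, the model $\mathcal M$ and the set $A$ built from these data have the properties stated in Theorem~\ref{thm:main}. Let $m\in X$ and $x\in\mathcal M$. Choose a standard $j>m$ with $x\le c_j$. By (G), $G(j,c_j,c_{j+1})$ holds, so there is $y\le c_{j+1}$ with $\mathcal N\models\theta_m(x,y)$. Then $y\in\mathcal M$, and $\mathcal M\models\theta_m(x,y)$ by (F5). So $\mathcal M$ satisfies every true sentence of the form $\forall x\,\exists y\,\theta(x,y)$ with $\theta\in\Delta_0$. If $\forall\vec x\,\exists\vec y\,\theta$ is a true $\Pi_2$ sentence with blocks of quantifiers, then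
\[
\forall x\,\exists y\,\bigl(\forall\vec x\le x\ \exists\vec y\le y\ \theta\bigr)
\]
is true in $\omega$, because only finitely many witnesses are needed for each $x$. It has the form just treated, and it implies $\forall\vec x\,\exists\vec y\,\theta$ in $\mathcal M$ (take $x=\max\vec x$). So $\mathcal M$ satisfies all true $\Pi_2$ sentences, and the sentence expressing the Sacks Density Theorem is false in $\mathcal M$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{GMS}
Groszek, Mytilinaios and Slaman, \emph{The Sacks density theorem and $\Sigma_2$-bounding}, J. Symbolic Logic 61 (1996).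

\bibitem{JS}
Jockusch and Soare, 1972.

\end{thebibliography}
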